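\title{Uniform embeddings of unit balls into reflexive spaces and weak sequential completeness}

\begin{abstract}
We prove that a Banach space whose unit ball embeds uniformly homeomorphically into a reflexive space is weakly sequentially complete. The result follows from one inequality between the two moduli of an arbitrary map that is defined on a convex set containing a weakly Cauchy sequence and takes the convex hull of the sequence into a weakly compact set. The same inequality gives the conclusion for bounded closed convex sets and for coarse embeddings, and it shows that for spaces without a copy of $\ell_1$ embeddability is equivalent to reflexivity. The converse fails: we construct a separable Schur space whose unit ball embeds uniformly into no reflexive space.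
\end{abstract}

\section{The question and the results}\label{sec:intro}

A map $f$ between metric spaces is a \emph{uniform homeomorphic embedding}, or \emph{uniform embedding} for short, if $f$ is injective and both $f$ and $f^{-1}$ (defined on the image of $f$) are uniformly continuous. A sequence $(x_n)$ in a Banach space $X$ is \emph{weakly Cauchy} if $(x^*(x_n))$ converges for every $x^*\in X^*$, and $X$ is \emph{weakly sequentially complete} if every weakly Cauchy sequence in $X$ converges weakly to an element of $X$. We write $B_X$ for the closed unit ball of $X$. This paper answers the following question.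

\begin{quote}
If $B_X$ uniformly embeds into a reflexive space, is $X$ necessarily weakly sequentially complete?
\end{quote}

Three examples show why this is the property to ask about. If $X$ is reflexive, the identity embeds $B_X$, and $X$ is weakly sequentially complete. Reflexivity of $X$ itself cannot be deduced from an embedding, as $X=\ell_1$ shows. For $a\in\mathbb R$ put $a'=\operatorname{sgn}(a)|a|^{1/2}$. If $ab\ge0$, then $|a-b|=|a'-b'|\,(|a'|+|b'|)\ge|a'-b'|^2$. If $ab<0$, then $|a'-b'|=|a'|+|b'|$, and $|a-b|=|a'|^2+|b'|^2$ lies between $\frac12|a'-b'|^2$ and $|a'-b'|^2$. In both cases $\frac12|a'-b'|^2\le|a-b|\le|a'-b'|\,(|a'|+|b'|)$. Summing over coordinates and using the Cauchy--Schwarz inequality, we find that the map $x=(x_i)\mapsto x'=(x_i')$ satisfies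
\[
\tfrac12\|x'-y'\|_2^2\le\|x-y\|_1\le2\|x'-y'\|_2\qquad(x,y\in B_{\ell_1}),
\]
so $B_{\ell_1}$ uniformly embeds into $\ell_2$. The space $\ell_1$ is not reflexive, but it is weakly sequentially complete. In the opposite direction, N.~J.~Kalton proved that $c_0$ cannot be uniformly embedded into any reflexive space, and $c_0$ is not weakly sequentially complete (Section~\ref{sec:model}). All three examples agree with the answer yes. The obstacle to a proof is that the conclusion concerns the weak topology of $X$, while a uniform embedding is only assumed to respect distances.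

\begin{theorem}\label{thm:ball}
If $B_X$ uniformly embeds into a reflexive space, then $X$ is weakly sequentially complete.
\end{theorem}

A uniform embedding of $c_0$ restricts to one of $B_{c_0}$, so Theorem~\ref{thm:ball} contains Kalton's theorem. We deduce it from a quantitative statement. For a map $\varphi\colon C\to Y$ from a subset $C$ of a Banach space into a Banach space and for $s,t>0$ put
\begin{align*}
\omega_\varphi(s)&=\sup\{\|\varphi(x)-\varphi(y)\|:\ x,y\in C,\ \|x-y\|\le s\},\\
\rho_\varphi(t)&=\inf\{\|\varphi(x)-\varphi(y)\|:\ x,y\in C,\ \|x-y\|\ge t\},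
\end{align*}
with $\inf\emptyset=\infty$. Thus $\omega_\varphi(s)$ measures how far $\varphi$ can pull apart points that are $s$-close, and $\rho_\varphi(t)$ how close it can bring points that are $t$-apart. The map $\varphi$ is uniformly continuous if and only if $\omega_\varphi(s)\to0$ as $s\to0$, and it is injective with uniformly continuous inverse if and only if $\rho_\varphi(t)>0$ for all $t>0$. It is a \emph{coarse embedding} if $\omega_\varphi(s)<\infty$ for all $s$ and $\rho_\varphi(t)\to\infty$ as $t\to\infty$.

A weakly Cauchy sequence $(x_n)$ in $X$ has a weak* limit $x^{**}$ in $X^{**}$, and the distance from $x^{**}$ to $X$ measures its failure to converge weakly in $X$.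

\begin{theorem}\label{thm:main}
Let $C$ be a convex subset of a Banach space $X$, let $(x_n)\subset C$ be a weakly Cauchy sequence with weak* limit $x^{**}\in X^{**}$, and let $d=\operatorname{dist}(x^{**},C)$. Let $Y$ be a Banach space and $\varphi\colon C\to Y$ a map such that $\varphi(\operatorname{conv}\{x_n\})$ is relatively weakly compact. Then
\[
\rho_\varphi(t)\le2\,\omega_\varphi(s)\qquad\text{for all }s>0\text{ and }0<t<d .
\]
\end{theorem}

No continuity of $\varphi$ is assumed, and $s$ and $t$ are unrelated: $s$ may be as small as we like while $t$ stays near $d$. This rules out uniform embeddings when $d>0$ and, after scaling the sequence, coarse embeddings.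

\begin{theorem}\label{thm:more}
\begin{enumerate}
\item[(1)] If $C$ is a bounded closed convex set in a Banach space and $C$ uniformly embeds into a reflexive space, then every weakly Cauchy sequence in $C$ converges weakly to a point of $C$.
\item[(2)] If $X$ is not weakly sequentially complete and $\varphi\colon X\to Y$ is any map into a reflexive space, then $\sup_{t>0}\rho_\varphi(t)\le2\inf_{s>0}\omega_\varphi(s)$. In particular, a space that coarsely embeds into a reflexive space is weakly sequentially complete.
\item[(3)] If $X$ contains no isomorphic copy of $\ell_1$, the following are equivalent: $X$ is reflexive; $B_X$ uniformly embeds into a reflexive space; $X$ coarsely embeds into a reflexive space.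
\item[(4)] The converse of Theorem~\ref{thm:ball} fails: there is a separable Schur (hence weakly sequentially complete) space $Z$ such that $B_Z$ does not uniformly embed, and $Z$ does not coarsely embed, into any reflexive space.
\end{enumerate}
\end{theorem}

The proof of Theorem~\ref{thm:main} uses convex combinations $f(\sigma)$ of the $x_n$, indexed by finite sets $\sigma\subset\mathbb N$, and a relation ``$\sigma$ and $\tau$ are matched''. In $X$, matched pairs give points at distance at most $s$, while $f(\tau)$ is at distance almost $d$ from a fixed $f(\sigma)$ as soon as $\min\tau$ is large. In $Y$, weak compactness forces a collapse: if matched pairs have images within $\kappa$, then some pairs with $\min\tau$ large have images within about $2\kappa$. Section~\ref{sec:model} shows both halves for $c_0$. Section~\ref{sec:game} defines matched pairs and proves the collapse, Section~\ref{sec:thin} constructs the weights of the convex combinations, and Section~\ref{sec:proof} proves Theorem~\ref{thm:main}. Sections~\ref{sec:cons} and~\ref{sec:schur} contain the proofs of Theorems~\ref{thm:ball} and~\ref{thm:more}.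

\section{Conventions and standard facts}\label{sec:prelim}

\subsection*{Scalars}
Banach spaces are regarded as real. For a complex space, every real-linear functional is the real part of a complex-linear functional $x^*$, and $\operatorname{Im}x^*=\operatorname{Re}(-ix^*)$. So the weak topology, the weakly Cauchy and weakly convergent sequences, and reflexivity are the same for the complex structure and for the underlying real one.

\subsection*{Weak topologies}
We regard $X$ as a norm closed subspace of $X^{**}$ and use the following facts. The ball $B_{X^*}$ is weak* compact (Banach--Alaoglu). A space is reflexive if and only if its unit ball is weakly compact; so bounded subsets of a reflexive space are relatively weakly compact. Weakly compact sets are bounded. A weakly Cauchy sequence $(x_n)$ is bounded, by the uniform boundedness principle, so $x^{**}(x^*)=\lim_nx^*(x_n)$ defines $x^{**}\in X^{**}$, the weak* limit of $(x_n)$; the sequence converges weakly in $X$ if and only if $x^{**}\in X$. The norm of $X^{**}$ is weak* lower semicontinuous. By the Eberlein--\v Smulian theorem, $B_X$ is weakly compact if and only if every sequence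 in $B_X$ has a weakly convergent subsequence.

A space has the \emph{Schur property} if its weakly null sequences are norm null; $\ell_1$ has this property. A Schur space is weakly sequentially complete: if a weakly Cauchy sequence $(x_n)$ were not norm Cauchy, there would be $k_i,l_i\to\infty$ with $\|x_{k_i}-x_{l_i}\|$ bounded away from $0$, although $(x_{k_i}-x_{l_i})$ is weakly null.

\begin{lemma}\label{lem:bounded}
Let $C$ be convex and $\varphi\colon C\to Y$ a map with $\omega_\varphi(s_0)<\infty$ for some $s_0>0$. Then $\varphi$ takes bounded subsets of $C$ to bounded sets.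
\end{lemma}

\begin{proof}
Fix $x_0\in C$. If $x\in C$ and $\|x-x_0\|\le ms_0$ with $m\in\mathbb N$, divide the segment from $x_0$ to $x$, which lies in $C$, into $m$ equal pieces. This gives $\|\varphi(x)-\varphi(x_0)\|\le m\,\omega_\varphi(s_0)$.
\end{proof}

\subsection*{Limits along an ultrafilter}
We fix a nonprincipal ultrafilter $\mathcal U$ on $\mathbb N=\{1,2,\dots\}$: a family of infinite subsets of $\mathbb N$ that contains all cofinite sets, is closed under finite intersections and supersets, and contains one of $A$, $\mathbb N\setminus A$ for every $A\subset\mathbb N$. A property holds for \emph{$\mathcal U$-almost all} $n$ if the set of $n$ for which it holds belongs to $\mathcal U$. If $K$ is a compact Hausdorff space and $y_n\in K$ is defined for all large $n$, there is a unique $y=\lim_{n\to\mathcal U}y_n\in K$ such that every neighborhood of $y$ contains $y_n$ for $\mathcal U$-almost all $n$. Such limits commute with continuous maps, and a closed set that contains $y_n$ for $\mathcal U$-almost all $n$ contains $y$. The ultrafilter lets us take many iterated limits without passing to subsequences.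

\subsection*{Finite sets and trees}
We identify subsets of $\mathbb N$ with strictly increasing sequences. Let $[\mathbb N]^{<\infty}$ be the family of finite subsets and $[\mathbb N]^r$ that of $r$-element subsets. For $n>\max s$, where $\max\emptyset=0$, we write $s^\frown n$ for $s$ followed by $n$, and we use the same symbol for the concatenation of finite sequences. A \emph{tree} is a family $T\subset[\mathbb N]^{<\infty}$ closed under initial segments; the \emph{successors} of $s\in T$ are the elements $s^\frown n\in T$. The tree is \emph{well founded} if no infinite set has all its finite initial segments in $T$. On a well-founded tree one can argue by induction from the top: a property that holds at $s$ whenever it holds at all successors of $s$ holds everywhere, since otherwise one could choose successors at which it fails forever. One can also define a function by recursion, prescribing its value at $s$ in terms of its values at the successors of $s$; induction shows that the prescription has exactly one solution on the part of $T$ above each node.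

\section{The model case: the summing basis of $c_0$}\label{sec:model}

Let $x_n=e_1+\dots+e_n\in B_{c_0}$. For $y\in\ell_1=c_0^*$ we have $y(x_n)=\sum_{i\le n}y_i\to\sum_iy_i$, so $(x_n)$ is weakly Cauchy with weak* limit $(1,1,\dots)\in\ell_\infty$, which is not in $c_0$. Fix $r\in\mathbb N$, and for $\sigma=(n_1,\dots,n_r)\in[\mathbb N]^r$ let $f(\sigma)=\frac1r\sum_{i=1}^rx_{n_i}\in B_{c_0}$. Let $\tau=(m_1,\dots,m_r)$.

If $\sigma$ and $\tau$ are \emph{interlaced}, $n_1<m_1<n_2<\dots<n_r<m_r$, then $f(\tau)-f(\sigma)=\frac1r\sum_i\mathbf 1_{(n_i,m_i]}$ and the intervals $(n_i,m_i]$ are disjoint, so $\|f(\sigma)-f(\tau)\|=1/r$. If they are \emph{separated}, $n_r<m_1$, then the $m_1$-th coordinates of $f(\tau)$ and $f(\sigma)$ are $1$ and $0$, so $\|f(\sigma)-f(\tau)\|=1$.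

Suppose that $\varphi\colon B_{c_0}\to Y$ is a uniform embedding into a reflexive space. The map $h=\varphi\circ f$ is bounded by Lemma~\ref{lem:bounded}, and $\|h(\sigma)-h(\tau)\|\le\kappa:=\omega_\varphi(1/r)$ for interlaced pairs. We claim that for each $\eta>0$ some separated pair satisfies $\|h(\sigma)-h(\tau)\|\le2\kappa+2\eta$. The claim gives $0<\rho_\varphi(1)\le2\omega_\varphi(1/r)$ for every $r$, which is absurd as $r\to\infty$. The claim is where reflexivity enters: for the bounded map $h=f$ into $c_0$ itself we have $\kappa=1/r$ and all separated pairs are at distance $1$, so the claim is false there when $r\ge3$.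

Here is the argument for $r=2$. Take weak limits in $Y$,
\[
h(n_1)=\lim_{n_2\to\mathcal U}h(n_1,n_2),\qquad a=\lim_{n_1\to\mathcal U}h(n_1).
\]
Put $\theta(m_1,m_2)=\|h(m_1,m_2)-a\|$, choose $g(m_1,m_2)\in B_{Y^*}$ with $\langle h(m_1,m_2)-a,g(m_1,m_2)\rangle=\theta(m_1,m_2)$, and take weak* limits $g(m_1)=\lim_{m_2\to\mathcal U}g(m_1,m_2)$ and $g_0=\lim_{m_1\to\mathcal U}g(m_1)$. For $n_1<m_1<n_2<m_2$,
\[
\bigl|\langle h(n_1,n_2)-a,g(m_1,m_2)\rangle-\theta(m_1,m_2)\bigr|=\bigl|\langle h(n_1,n_2)-h(m_1,m_2),g(m_1,m_2)\rangle\bigr|\le\kappa .
\]
Now let $m_2,n_2,m_1,n_1$ tend to infinity along $\mathcal U$, in this order. Each variable moves while the smaller ones are fixed, so the inequality survives every limit. The pairing on the left becomes successively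
\[
\langle h(n_1,n_2)-a,g(m_1)\rangle,\quad\langle h(n_1)-a,g(m_1)\rangle,\quad\langle h(n_1)-a,g_0\rangle,\quad\langle a-a,g_0\rangle=0 .
\]
Hence $\lim_{m_1\to\mathcal U}\lim_{m_2\to\mathcal U}\theta(m_1,m_2)\le\kappa$, so there are pairs $(m_1,m_2)$ with $m_1$ arbitrarily large and $\|h(m_1,m_2)-a\|\le\kappa+\eta$. Two such pairs, the second beyond the first, prove the claim. The third limit needs $h(n_1)\in Y$: were $h(n_1)$ only an element of $Y^{**}$, the weak* convergence of $g(m_1)$ to $g_0$ would say nothing about the pairing. For general $r$ one takes $2r$ limits, and the bound $2\kappa+2\eta$ does not depend on $r$; this is a special case of Lemma~\ref{lem:collapse}.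

For a general weakly Cauchy sequence, functionals $x^*\in B_{X^*}$ replace the coordinates. In $c_0$ a coordinate sees at most one of the differences $x_{m_i}-x_{n_i}$. In general, for a fixed $\delta>0$, a functional has $|x^*(x_{m_i}-x_{n_i})|\ge\delta$ for only finitely many terms of an infinite interlaced sequence, but the number of such terms need not be bounded, and then uniform averages fail.

\begin{example}\label{ex:S}
Let $\mathcal S$ consist of $\emptyset$ and all finite $A\subset\mathbb N$ with $|A|\le\min A$. As a subset of $\{0,1\}^{\mathbb N}$ it is closed: if $A_j\to A\ne\emptyset$ pointwise, then $\min A\in A_j$ and so $|A_j|\le\min A$ for large $j$, whence $|A|\le\min A$. Define $y_n\in C(\mathcal S)$ by $y_n(A)=\mathbf 1_A(n)$. The sequence $(y_n)$ is bounded and tends to $0$ pointwise, so it is weakly null by the Riesz representation theorem and dominated convergence. In $C(\mathcal S)\oplus_\infty c_0$ the sequence $z_n=(y_n,x_n)$ is therefore weakly Cauchy and not weakly convergent. If $\sigma,\tau\in[\mathbb N]^r$ are disjoint and $\min\sigma\ge r$, then $\sigma\in\mathcal S$, and evaluation at $\sigma$ gives $\|\frac1r\sum_{n\in\sigma}z_n-\frac1r\sum_{m\in\tau}z_m\|\ge1$.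
\end{example}

In this example the number of terms that a functional can see depends on the first term that it sees. So the number of terms in the convex combination, and their weights, must be allowed to depend on the integers already chosen. Two such combinations no longer have the same length, and interlacing has to be redefined.

\section{Schemes and the pairing game}\label{sec:game}

\begin{definition}\label{def:scheme}
Let $w\colon[\mathbb N]^{<\infty}\to(0,1]$. For $s=(n_1,\dots,n_p)$ put $a_i(s)=w(n_1,\dots,n_{i-1})$ for $1\le i\le p$, where $a_1(s)=w(\emptyset)$, and $W(s)=\sum_{i=1}^pa_i(s)$. We call $w$ a \emph{scheme} if every infinite increasing sequence in $\mathbb N$ has a finite initial segment $\sigma$ with $W(\sigma)=1$. We put $T=\{s:W(s)\le1\}$ and $\partial T=\{s:W(s)=1\}$, and call the elements of $\partial T$ \emph{terminal}.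
\end{definition}

A scheme distributes a unit mass along any increasing sequence in finitely many steps: the entry $n_i$ receives the weight $a_i$, which later entries do not change, and $W(s)$ is the mass spent on $s$. The constant function $w\equiv1/r$ is a scheme with $\partial T=[\mathbb N]^r$. The function given by $w(\emptyset)=\frac12$ and $w(s)=1/(2\min s)$ for $s\ne\emptyset$ is a scheme whose terminal sets $\sigma$ are those with $1+\min\sigma$ elements.

Since $w>0$, the function $W$ strictly increases under proper extension, and $W(\emptyset)=0$. Applying the definition to an infinite sequence that extends a given finite one, we obtain: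
\begin{enumerate}
\item[(S1)] Every infinite increasing sequence has exactly one terminal initial segment, and it is nonempty. A finite $s$ has at most one terminal initial segment, and it has none if and only if $W(s)<1$.
\item[(S2)] $T$ is a well-founded tree. A terminal set has no successor in $T$. If $W(s)<1$, then $s^\frown n\in T$ for every $n>\max s$.
\end{enumerate}
For the last assertion, extend $s^\frown n$ to an infinite sequence. Its terminal initial segment is longer than $s$ because $W(s)<1$, so it extends $s^\frown n$, and $W(s^\frown n)\le1$.

Fix a scheme $w$. To interlace two terminal sets, we build them simultaneously and always extend the one that has spent less mass. A \emph{position} is a pair $(s,t)\in T\times T$, the initial position is $(\emptyset,\emptyset)$, and the rules are: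
\begin{itemize}
\item if $W(s)\le W(t)$ and $W(s)<1$, extend $s$;
\item if $W(t)<W(s)$, extend $t$;
\item if $W(s)=W(t)=1$, stop.
\end{itemize}
To \emph{extend} means to append any integer $n$ larger than all entries of $s$ and of $t$. Since $W\le1$ on $T$, exactly one rule applies at each position, and the sequence to be extended is not terminal; by (S2) every move leads to a position. Every play is finite: in an infinite play one of the two sequences would be extended infinitely often, contrary to the well-foundedness of $T$. A play stops at a pair $(\sigma,\tau)\in\partial T\times\partial T$, and the pairs that arise in this way are called \emph{matched}. For $w\equiv1/r$ the rules extend $s$ and $t$ alternately, starting with $s$, so the matched pairs are exactly the interlaced pairs of Section~\ref{sec:model}.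

To $\sigma=(n_1,\dots,n_p)$ and $\tau=(m_1,\dots,m_q)$ in $\partial T$ we attach the partitions of $[0,1)$ into consecutive half-open intervals
\[
I_i=[\alpha_i,\alpha_{i+1}),\quad\alpha_i=W(n_1,\dots,n_{i-1});\qquad J_j=[\beta_j,\beta_{j+1}),\quad\beta_j=W(m_1,\dots,m_{j-1}),
\]
for $1\le i\le p$ and $1\le j\le q$, so that $|I_i|=a_i(\sigma)$, $|J_j|=a_j(\tau)$ and $\alpha_{p+1}=\beta_{q+1}=1$. Figure~\ref{fig:play} shows an example.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.9cm,y=0.8cm]
\draw (0,1) rectangle (6,1.8); \draw (6,1) rectangle (9,1.8); \draw (9,1) rectangle (12,1.8);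
\node at (3,1.4) {$n_1=2$}; \node at (7.5,1.4) {$n_2=4$}; \node at (10.5,1.4) {$n_3=7$};
\draw (0,0) rectangle (6,0.8); \draw (6,0) rectangle (8,0.8); \draw (8,0) rectangle (10,0.8); \draw (10,0) rectangle (12,0.8);
\node at (3,0.4) {$m_1=3$}; \node at (7,0.4) {$m_2=5$}; \node at (9,0.4) {$m_3=6$}; \node at (11,0.4) {$m_4=8$};
\node[above] at (0,1.8) {$0$}; \node[above] at (6,1.8) {$\frac12$}; \node[above] at (9,1.8) {$\frac34$}; \node[above] at (12,1.8) {$1$};
\node[below] at (0,0) {$0$}; \node[below] at (6,0) {$\frac12$}; \node[below] at (8,0) {$\frac23$}; \node[below] at (10,0) {$\frac56$}; \node[below] at (12,0) {$1$};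
\end{tikzpicture}
\caption{The matched pair $\sigma=(2,4,7)$, $\tau=(3,5,6,8)$ for the scheme $w(\emptyset)=\frac12$, $w(s)=1/(2\min s)$. Each entry occupies a subinterval of $[0,1)$ whose length is its weight. The entries increase with the left endpoints of their intervals, and the top row comes first in a tie.}\label{fig:play}
\end{figure}

\begin{lemma}\label{lem:order}
Let $(\sigma,\tau)$ be a matched pair. Then $n_i<m_j$ if $\alpha_i\le\beta_j$, and $n_i>m_j$ if $\alpha_i>\beta_j$. Consequently, if $I_i\cap J_j\ne\emptyset$, then $n_{i'}>m_j$ for all $i'>i$ and $m_{j'}>n_i$ for all $j'>j$.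
\end{lemma}

\begin{proof}
Fix a play that ends at $(\sigma,\tau)$; its entries are distinct and are played in increasing order. Suppose $n_i<m_j$. At the position $(s,t)$ where $n_i$ is appended, $s=(n_1,\dots,n_{i-1})$ and $t$ is an initial segment of $(m_1,\dots,m_{j-1})$, so the first rule gives $\alpha_i=W(s)\le W(t)\le\beta_j$. Suppose $m_j<n_i$. At the position where $m_j$ is appended, $t=(m_1,\dots,m_{j-1})$ and $s$ is an initial segment of $(n_1,\dots,n_{i-1})$, so the second rule gives $\beta_j=W(t)<W(s)\le\alpha_i$. This proves the first statement. If $u\in I_i\cap J_j$, then $\alpha_{i'}\ge\alpha_{i+1}>u\ge\beta_j$ for $i'>i$, and $\beta_{j'}\ge\beta_{j+1}>u\ge\alpha_i$ for $j'>j$.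
\end{proof}

The next lemma is the collapse in $Y$. The iterated limits of Section~\ref{sec:model} become recursions on $T$, and the order in which they are taken is the reverse of the order of play.

\begin{lemma}\label{lem:collapse}
Let $w$ be a scheme, $Y$ a Banach space, and $h\colon\partial T\to Y$ a map with relatively weakly compact range such that $\|h(\sigma)-h(\tau)\|\le\kappa$ for all matched pairs $(\sigma,\tau)$. Then there is $a\in Y$ such that for all $\eta>0$ and $N\in\mathbb N$ there is $\tau\in\partial T$ with $\min\tau>N$ and $\|h(\tau)-a\|\le\kappa+\eta$. Consequently, for every $\eta>0$ there are $\sigma\in\partial T$ and $\tau_N\in\partial T$, $N\in\mathbb N$, with $\min\tau_N>N$ and $\|h(\sigma)-h(\tau_N)\|\le2\kappa+2\eta$.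
\end{lemma}

\begin{proof}
Let $K$ be the weak closure of $h(\partial T)$, a weakly compact subset of $Y$. By recursion on $T$, extend $h$ to a map $T\to K$ by $h(s)=\lim_{n\to\mathcal U}h(s^\frown n)$ for $s\in T\setminus\partial T$, the limit being taken in the weak topology; by (S2), $h(s^\frown n)$ is defined for all large $n$. Let $a=h(\emptyset)$. For $\tau\in\partial T$ put $\theta(\tau)=\|h(\tau)-a\|$, which is at most the diameter of $K$, and choose by the Hahn--Banach theorem $g(\tau)\in B_{Y^*}$ with $\langle h(\tau)-a,g(\tau)\rangle=\theta(\tau)$. Extend $\theta$ and $g$ to $T$ by $\theta(t)=\lim_{n\to\mathcal U}\theta(t^\frown n)$ and $g(t)=\lim_{n\to\mathcal U}g(t^\frown n)$, the latter in the weak* topology of $B_{Y^*}$. For $s,t\in T$ let $\Phi(s,t)=\langle h(s)-a,g(t)\rangle$. The functional $g(t)$ is weakly continuous on $Y$, and evaluation at the vector $h(s)-a\in Y$ is weak* continuous on $Y^*$. Hence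
\begin{equation}\label{eq:Phi}
\Phi(s,t)=\lim_{n\to\mathcal U}\Phi(s^\frown n,t)\quad(s\notin\partial T),\qquad\Phi(s,t)=\lim_{n\to\mathcal U}\Phi(s,t^\frown n)\quad(t\notin\partial T).
\end{equation}
We show that at every position $(s,t)$ that occurs in a play,
\begin{equation}\label{eq:inv}
|\Phi(s,t)-\theta(t)|\le\kappa .
\end{equation}
At a matched pair, $|\Phi(\sigma,\tau)-\theta(\tau)|=|\langle h(\sigma)-h(\tau),g(\tau)\rangle|\le\kappa$. Let $(s,t)$ be a position at which the play continues, and suppose that \eqref{eq:inv} holds after every legal move, that is, for all large values of the appended integer $n$. If the rules extend $s$, then $|\Phi(s^\frown n,t)-\theta(t)|\le\kappa$ for all large $n$, and the first identity in \eqref{eq:Phi} gives \eqref{eq:inv}. If the rules extend $t$, then $|\Phi(s,t^\frown n)-\theta(t^\frown n)|\le\kappa$ for all large $n$, and the second identity and the definition of $\theta(t)$ give \eqref{eq:inv}. So from a position at which \eqref{eq:inv} fails there is a move to another such position, and repeating this would produce an infinite play. This proves \eqref{eq:inv}.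

At the initial position $\Phi(\emptyset,\emptyset)=\langle a-a,g(\emptyset)\rangle=0$, so $\theta(\emptyset)\le\kappa<\kappa+\eta$. If $t\in T\setminus\partial T$ and $\theta(t)<\kappa+\eta$, then $\theta(t^\frown n)<\kappa+\eta$ for $\mathcal U$-almost all $n$, hence for some $n>\max(N,\max t)$. Starting from $\emptyset$ and repeating this step, we reach by (S1) a terminal $\tau$ with $\min\tau>N$ and $\theta(\tau)<\kappa+\eta$. For the last statement take one such set as $\sigma$, one as $\tau_N$ for each $N$, and use the triangle inequality through $a$.
\end{proof}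

\section{Schemes that are small on a thin family}\label{sec:thin}

Lemma~\ref{lem:collapse} holds for every scheme. We must now choose the scheme so that matched pairs give close points of $X$, that is, so that the set of indices on which a functional sees large differences always has small weight. The relevant property of these sets is the following.

\begin{definition}
A family $\mathcal H\subset[\mathbb N]^{<\infty}$ is \emph{thin} if it is hereditary (closed under subsets) and no infinite set has all its finite initial segments in $\mathcal H$.
\end{definition}

\begin{proposition}\label{prop:thin}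
Let $\mathcal H$ be thin and $\varepsilon>0$. There is a scheme $w$ such that
\begin{equation}\label{eq:small}
\sum_{i:\ n_i\in A}a_i(\sigma)\le\varepsilon\qquad\text{for all }\sigma=(n_1,\dots,n_p)\in\partial T\text{ and }A\in\mathcal H .
\end{equation}
\end{proposition}

If the sets in $\mathcal H$ have at most $q$ elements, then $w\equiv1/r$ works for $r\ge q/\varepsilon$. The family $\mathcal S$ of Example~\ref{ex:S} is thin, and no constant $w$ works for it when $\varepsilon<1$, since it contains every $r$-element set with minimum at least $r$. For $\mathcal S$ we build $\sigma$ from $k\ge2/\varepsilon$ consecutive blocks of mass $1/k$. The first block is a single entry. If a block ends at $m$, the next has $r\ge2m/\varepsilon$ entries of equal weight. A set $A\in\mathcal S$ may take all the mass $1/k\le\varepsilon/2$ of the first block that it meets. But if that block ends at $m$, then $|A|\le m$, so $A$ takes at most the fraction $\varepsilon/2$ of every later block. The general proof is the same: once $A$ has met a block it belongs to a simpler family, one of finitely many. An ordinal rank measures what ``simpler'' means.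

A nonempty thin family $\mathcal H$ contains $\emptyset$ and is a well-founded tree. Define ordinals by recursion,
\[
\operatorname{rk}_{\mathcal H}(A)=\sup\{\operatorname{rk}_{\mathcal H}(A^\frown n)+1:\ n>\max A,\ A^\frown n\in\mathcal H\}\qquad(A\in\mathcal H),
\]
with $\sup\emptyset=0$, and put $\operatorname{rk}(\mathcal H)=\operatorname{rk}_{\mathcal H}(\emptyset)$. For instance, the family of all sets with at most $q$ elements has rank $q$, and $\mathcal S$ has rank $\omega$, since $\operatorname{rk}_{\mathcal S}(\{n\})=n-1$. Because the ordinals are well ordered, we may argue by induction on the rank.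

\begin{lemma}\label{lem:rank}
\begin{enumerate}
\item[(a)] Let $\mathcal H$ be thin, $\{n\}\in\mathcal H$, and $\mathcal H_n=\{B:\ B\subset(n,\infty),\ \{n\}\cup B\in\mathcal H\}$. Then $\mathcal H_n$ is a nonempty thin family and $\operatorname{rk}(\mathcal H_n)<\operatorname{rk}(\mathcal H)$.
\item[(b)] A finite union $\mathcal G=\mathcal G_1\cup\dots\cup\mathcal G_l$ of nonempty thin families is thin, and $\operatorname{rk}(\mathcal G)=\max_i\operatorname{rk}(\mathcal G_i)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The family $\mathcal H_n$ contains $\emptyset$ and is hereditary. The map $B\mapsto\{n\}\cup B$ is a bijection of $\mathcal H_n$ onto the set of elements of $\mathcal H$ with minimum $n$, and it preserves successors. So $\mathcal H_n$ is well founded, and $\operatorname{rk}(\mathcal H_n)=\operatorname{rk}_{\mathcal H}(\{n\})<\operatorname{rk}_{\mathcal H}(\{n\})+1\le\operatorname{rk}(\mathcal H)$.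

(b) The union is hereditary. If all finite initial segments of an infinite set lay in $\mathcal G$, some $\mathcal G_i$ would contain infinitely many of them, hence all by heredity. We show by induction on the tree $\mathcal G$ that $\operatorname{rk}_{\mathcal G}(A)=\max\{\operatorname{rk}_{\mathcal G_i}(A):A\in\mathcal G_i\}$. If this holds for all successors of $A$, then $\operatorname{rk}_{\mathcal G}(A)$ is the supremum of $\operatorname{rk}_{\mathcal G_i}(A^\frown n)+1$ over all pairs $(i,n)$ with $A^\frown n\in\mathcal G_i$. For such a pair $A\in\mathcal G_i$, and for a fixed $i$ with $A\in\mathcal G_i$ the supremum over $n$ is $\operatorname{rk}_{\mathcal G_i}(A)$. This gives the formula for $A$. Now take $A=\emptyset$.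
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:thin}]
If $\mathcal H$ is empty or has rank $0$, then $\mathcal H\subset\{\emptyset\}$ and $w\equiv1$ works. Let $\operatorname{rk}(\mathcal H)=\alpha>0$, and assume the proposition for all thin families of rank less than $\alpha$ and all $\varepsilon$. Fix an integer $k\ge2/\varepsilon$. For $m\ge0$ let
\[
\mathcal H^m=\{\emptyset\}\cup\bigcup\{\mathcal H_n:\ n\le m,\ \{n\}\in\mathcal H\}.
\]
By Lemma~\ref{lem:rank}, $\mathcal H^m$ is thin of rank less than $\alpha$. Let $w^m$ be a scheme that satisfies \eqref{eq:small} for $\mathcal H^m$ and $\varepsilon/2$.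

\emph{The scheme.} We cut a finite or infinite increasing sequence into blocks from left to right. Put $m_0=0$. If blocks $s_1,\dots,s_j$ have been cut off, where $j\ge0$, and the remainder has an initial segment that is terminal for $w^{m_j}$, let $s_{j+1}$ be this segment, which is unique and nonempty by (S1), and let $m_{j+1}=\max s_{j+1}$. Otherwise stop. For a finite sequence $s$ the process stops, and $s=s_1{}^\frown\cdots{}^\frown s_j{}^\frown u$ with a possibly empty remainder $u$. Define
\[
w(s)=\tfrac1k\,w^{m_j}(u)\in(0,1].
\]
For an infinite sequence $M$ the process never stops, by (S1), so $M=s_1{}^\frown s_2{}^\frown\cdots$. Every finite initial segment of $M$ has the form $s_1{}^\frown\cdots{}^\frown s_j{}^\frown u$ with $u$ a proper initial segment of $s_{j+1}$, and by the uniqueness in (S1) this is the decomposition that the process gives for it. Therefore the weight that $w$ gives to an entry of $s_{j+1}$ is $\frac1k$ times its weight in the terminal set $s_{j+1}$ of $w^{m_j}$. Each block has total weight $\frac1k$, and $W(s_1{}^\frown\cdots{}^\frown s_k)=1$. So $w$ is a scheme. A terminal set of $w$ is the terminal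 initial segment of any infinite sequence that extends it, hence has the form $\sigma=s_1{}^\frown\cdots{}^\frown s_k$.

\emph{The estimate.} Let $\sigma=s_1{}^\frown\cdots{}^\frown s_k\in\partial T$ and $A\in\mathcal H$ with $A\cap\sigma\ne\emptyset$. Let $j$ be minimal with $A\cap s_j\ne\emptyset$, and let $n=\min(A\cap s_j)$; then $\{n\}\in\mathcal H$ by heredity. For $i>j$ we have $n\le m_j\le m_{i-1}$, the entries of $s_i$ exceed $m_{i-1}$, and $\{n\}\cup(A\cap s_i)\subset A$ lies in $\mathcal H$. So $A\cap s_i\in\mathcal H_n\subset\mathcal H^{m_{i-1}}$, and by the choice of $w^{m_{i-1}}$ the entries of $A\cap s_i$ have total weight at most $\frac1k\cdot\frac\varepsilon2$ in $\sigma$. The blocks before $s_j$ contribute $0$, the block $s_j$ at most $\frac1k\le\frac\varepsilon2$, and the fewer than $k$ later blocks at most $\frac\varepsilon2$ together.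
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

Fix $s>0$ and $0<t<d$; we may assume $\omega_\varphi(s)<\infty$. Let $R=\sup_n\|x_n\|<\infty$. Then $R>0$, since otherwise $x^{**}=0=x_1\in C$ and $d=0$. Put $\delta=s/2$ and $\varepsilon=s/(8R)$.

\subsection*{Step 1: the family of indices seen by one functional}
Let $\mathcal H$ consist of $\emptyset$ and all sets $\{k_1<\dots<k_q\}$ for which there are $l_1,\dots,l_q\in\mathbb N$ and $x^*\in B_{X^*}$ with
\begin{equation}\label{eq:H}
\max(k_i,l_i)<\min(k_{i+1},l_{i+1})\quad(i<q),\qquad|x^*(x_{k_i}-x_{l_i})|\ge\delta\quad(i\le q).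
\end{equation}
The first condition says that the pairs $(k_i,l_i)$ are successive. It cannot be omitted: with a fixed partner $l_i=1$, a functional may well have $|x^*(x_k-x_1)|\ge\delta$ for all large $k$, as the second coordinate does for the summing basis of $c_0$ when $\delta\le1$.

We show that $\mathcal H$ is thin. Deleting pairs $(k_i,l_i)$ preserves \eqref{eq:H}, so $\mathcal H$ is hereditary. Suppose that $k_1<k_2<\cdots$ and $\{k_1,\dots,k_q\}\in\mathcal H$ for all $q$, with witnesses $l^q_1,\dots,l^q_q$ and $x^*_q$. The witnesses depend on $q$, and compactness makes them independent of it. Fix $i\ge2$. For $q>i$ we have $k_{i-1}<l^q_i<k_{i+1}$ by \eqref{eq:H}. Thus $l^q_i$ takes finitely many values, and there is $l_i>k_{i-1}$ with $l^q_i=l_i$ for $\mathcal U$-almost all $q$. Let $x^*=\lim_{q\to\mathcal U}x_q^*$ in the weak* topology of $B_{X^*}$. Since $|x^*_q(x_{k_i}-x_{l_i})|\ge\delta$ for $\mathcal U$-almost all $q$, we get $|x^*(x_{k_i})-x^*(x_{l_i})|\ge\delta$ for every $i\ge2$. As $k_i,l_i\to\infty$, the sequence $(x^*(x_n))$ is not Cauchy, a contradiction.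

\subsection*{Step 2: matched pairs are close in $X$}
Let $w$ be the scheme given by Proposition~\ref{prop:thin} for $\mathcal H$ and $\varepsilon$. For $\sigma=(n_1,\dots,n_p)\in\partial T$ put
\[
f(\sigma)=\sum_{i=1}^pa_i(\sigma)x_{n_i}\in\operatorname{conv}\{x_n\}\subset C .
\]
We claim that $\|f(\sigma)-f(\tau)\|\le s$ for every matched pair $\sigma=(n_1,\dots,n_p)$, $\tau=(m_1,\dots,m_q)$. Let $I_i$, $J_j$ be the intervals of Section~\ref{sec:game}, and let $E$ be the set of pairs $(i,j)$ with $I_i\cap J_j\ne\emptyset$. Since $a_i(\sigma)=\sum_j|I_i\cap J_j|$ and $a_j(\tau)=\sum_i|I_i\cap J_j|$,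
\begin{equation}\label{eq:diff}
f(\sigma)-f(\tau)=\sum_{(i,j)\in E}|I_i\cap J_j|\,(x_{n_i}-x_{m_j}).
\end{equation}
The intervals $I_i\cap J_j$, $(i,j)\in E$, partition $[0,1)$. Order $E$ by their position from left to right; both $i$ and $j$ are nondecreasing along this order.

Fix $x^*\in B_{X^*}$ and call $(i,j)\in E$ \emph{bad} if $|x^*(x_{n_i}-x_{m_j})|\ge\delta$. We want to bound the total length of the bad intervals by means of \eqref{eq:small}. The bad pairs themselves need not be successive in the sense of \eqref{eq:H}, because one $I_i$ may meet several $J_j$. So we select a successive subfamily whose intervals $I_i$ and $J_j$ cover all bad intervals. If there is a bad pair, let $(i_1,j_1)$ be the first one. Given $(i_r,j_r)$, let $(i_{r+1},j_{r+1})$ be the first bad pair with both $i_{r+1}>i_r$ and $j_{r+1}>j_r$, as long as one exists.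

\emph{Every bad pair $(i,j)$ has $i=i_r$ or $j=j_r$ for some $r$.} Let $r$ be the largest index such that $(i_r,j_r)$ does not come after $(i,j)$; it exists because $(i_1,j_1)$ is the first bad pair. Then $i\ge i_r$ and $j\ge j_r$. If both inequalities were strict, $(i,j)$ would be a candidate in the choice of $(i_{r+1},j_{r+1})$; this pair would exist and would not come after $(i,j)$, contrary to the maximality of $r$. Hence the disjoint bad intervals are contained in $\bigcup_rI_{i_r}\cup\bigcup_rJ_{j_r}$, and
\begin{equation}\label{eq:bad}
\sum_{(i,j)\text{ bad}}|I_i\cap J_j|\le\sum_ra_{i_r}(\sigma)+\sum_ra_{j_r}(\tau).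
\end{equation}

\emph{The selected pairs are successive.} As $(i_r,j_r)\in E$, Lemma~\ref{lem:order} gives $n_{i_{r+1}}>m_{j_r}$ and $m_{j_{r+1}}>n_{i_r}$. Also $n_{i_{r+1}}>n_{i_r}$ and $m_{j_{r+1}}>m_{j_r}$. So $\max(n_{i_r},m_{j_r})<\min(n_{i_{r+1}},m_{j_{r+1}})$. Thus $\{n_{i_r}\}_r\in\mathcal H$, with partners $m_{j_r}$ and functional $x^*$, and $\{m_{j_r}\}_r\in\mathcal H$, with partners $n_{i_r}$ and the same functional. By \eqref{eq:small}, each sum on the right of \eqref{eq:bad} is at most $\varepsilon$.

Apply $x^*$ to \eqref{eq:diff}. The pairs that are not bad have total length at most $1$ and contribute at most $\delta$; the bad pairs have total length at most $2\varepsilon$, and $|x^*(x_{n_i}-x_{m_j})|\le2R$. Therefore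
\[
|x^*(f(\sigma)-f(\tau))|\le\delta+2R\cdot2\varepsilon=\tfrac s2+\tfrac s2=s .
\]
Since $x^*\in B_{X^*}$ is arbitrary, the claim follows.

\subsection*{Step 3: the collapse in $Y$ against the distance $d$ in $X$}
The map $h=\varphi\circ f\colon\partial T\to Y$ has range in $\varphi(\operatorname{conv}\{x_n\})$, which is relatively weakly compact, and $\|h(\sigma)-h(\tau)\|\le\omega_\varphi(s)$ for matched pairs by Step~2. Let $\eta>0$, and let $\sigma$ and $\tau_N$ be as in Lemma~\ref{lem:collapse} with $\kappa=\omega_\varphi(s)$. Since $f(\tau_N)\in\operatorname{conv}\{x_n:n>N\}$, every $x^*\in X^*$ satisfies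
\[
|x^*(f(\tau_N))-x^{**}(x^*)|\le\sup_{n>N}|x^*(x_n)-x^{**}(x^*)|\to0,
\]
that is, $f(\tau_N)\to x^{**}$ weak*. By weak* lower semicontinuity of the norm and $f(\sigma)\in C$,
\[
\liminf_{N\to\infty}\|f(\sigma)-f(\tau_N)\|\ge\|f(\sigma)-x^{**}\|\ge d>t .
\]
So $\|f(\sigma)-f(\tau_N)\|\ge t$ for some $N$, and then $\rho_\varphi(t)\le\|h(\sigma)-h(\tau_N)\|\le2\omega_\varphi(s)+2\eta$. Letting $\eta\to0$ completes the proof of Theorem~\ref{thm:main}. \qed

\begin{remark}
Convexity of $C$ is needed for $\varphi(f(\sigma))$ to be defined. The weak Cauchy property makes $\mathcal H$ thin in Step~1 and provides the limit $x^{**}$ in Step~3. For the unit vector basis of $\ell_1$, which is not weakly Cauchy, Step~2 fails for every scheme and every $s<2$: matched sets are disjoint, so $\|f(\sigma)-f(\tau)\|_1=2$. This is as it must be, since $B_{\ell_1}$ uniformly embeds into $\ell_2$. Weak compactness enters only through Lemma~\ref{lem:collapse}. Without it the theorem fails for the identity map of $X$, for which $\omega_\varphi(s)=s$ and $\rho_\varphi(t)=t$.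
\end{remark}

\section{Convex sets, coarse embeddings, and spaces without $\ell_1$}\label{sec:cons}

\begin{proof}[Proof of Theorem~\ref{thm:more}(1)]
Let $C\subset X$ be bounded, closed and convex, and let $\varphi\colon C\to Y$ be a uniform embedding into a reflexive space. Since $\omega_\varphi(s)\to0$ as $s\to0$, Lemma~\ref{lem:bounded} shows that $\varphi(C)$ is bounded, hence relatively weakly compact. Let $(x_n)\subset C$ be weakly Cauchy with weak* limit $x^{**}$, and let $d=\operatorname{dist}(x^{**},C)$. If $d>0$, Theorem~\ref{thm:main} gives $0<\rho_\varphi(d/2)\le2\omega_\varphi(s)$ for all $s>0$, and the right side tends to $0$ as $s\to0$, a contradiction. So $d=0$. As $C$ is complete, it is norm closed in $X^{**}$. Hence $x^{**}\in C$, and $x_n\to x^{**}$ weakly in $X$.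
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:ball}]
A weakly Cauchy sequence in $X$ is bounded, so a positive multiple of it lies in $B_X$. Apply Theorem~\ref{thm:more}(1) with $C=B_X$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(2)]
Let $(x_n)$ be weakly Cauchy with weak* limit $x^{**}\notin X$. Then $d_0=\operatorname{dist}(x^{**},X)>0$ because $X$ is closed in $X^{**}$. Let $s,t>0$; we show $\rho_\varphi(t)\le2\omega_\varphi(s)$ and may assume $\omega_\varphi(s)<\infty$. Choose $\lambda>0$ with $\lambda d_0>t$. The sequence $(\lambda x_n)$ is weakly Cauchy, and its weak* limit $\lambda x^{**}$ is at distance $\lambda d_0$ from the subspace $X$. By Lemma~\ref{lem:bounded}, $\varphi(\operatorname{conv}\{\lambda x_n\})$ is bounded, hence relatively weakly compact. Theorem~\ref{thm:main} with $C=X$ gives the inequality. For a coarse embedding, $\sup_t\rho_\varphi(t)=\infty$ and $\inf_s\omega_\varphi(s)<\infty$, so none exists.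
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(3)]
If $X$ is reflexive, the identity is an embedding of both kinds. Conversely, if either embedding exists, then $X$ is weakly sequentially complete by Theorem~\ref{thm:ball} or Theorem~\ref{thm:more}(2). By Rosenthal's $\ell_1$-theorem \cite{Rosenthal}, every bounded sequence in a space without an isomorphic copy of $\ell_1$ has a weakly Cauchy subsequence. So every sequence in $B_X$ has a weakly convergent subsequence, and $X$ is reflexive by the Eberlein--\v Smulian theorem.
\end{proof}

The embedding of $B_{\ell_1}$ into $\ell_2$ in Section~\ref{sec:intro} shows that the hypothesis on $\ell_1$ cannot be dropped from part (3).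

\section{A Schur space whose ball does not embed}\label{sec:schur}

The argument of Section~\ref{sec:model} used only a metric property of $c_0$: for each $r$ its ball contains points indexed by $[\mathbb N]^r$, at distance $1/r$ for interlaced pairs and $1$ for separated pairs. To prove Theorem~\ref{thm:more}(4) we place such configurations in a Schur space. For fixed $r$ we define a metric on $[\mathbb N]^r$ with these proportions. Its nonzero values lie between $1$ and $r$, and this allows us to embed it isometrically into a renorming of $\ell_1$. An $\ell_1$-sum over $r$ then contains all configurations.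

\subsection*{The metric}
Write $\sigma=(\sigma_1,\dots,\sigma_r)$. Call $\sigma\ne\tau$ in $[\mathbb N]^r$ \emph{adjacent} if $\sigma_1\le\tau_1\le\sigma_2\le\tau_2\le\dots\le\sigma_r\le\tau_r$ or the same holds with $\sigma$ and $\tau$ interchanged. Let $D_r(\sigma,\tau)\in[0,\infty]$ be the least length of a path from $\sigma$ to $\tau$ in the resulting graph, and let $q_r=\min(D_r,r)$. Truncation preserves the triangle inequality, so $q_r$ is a metric, and $1\le q_r(\sigma,\tau)\le r$ for $\sigma\ne\tau$. Interlaced pairs are adjacent, so they have $q_r=1$.

\begin{lemma}\label{lem:sep}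
If $\max\sigma<\min\tau$, then $q_r(\sigma,\tau)=r$.
\end{lemma}

\begin{proof}
If $\sigma,\sigma'$ are adjacent, then $\sigma'_i\le\sigma_{i+1}$ for $i<r$: this is part of the definition when the chain of inequalities starts with $\sigma_1$, and $\sigma'_i\le\sigma_i<\sigma_{i+1}$ when it starts with $\sigma_1'$. Along a path $\sigma=\sigma^{(0)},\sigma^{(1)},\dots,\sigma^{(k)}$ with $k\le r-1$ we get $\sigma^{(k)}_1\le\sigma^{(k-1)}_2\le\dots\le\sigma^{(0)}_{k+1}\le\sigma_r<\tau_1$, so $\sigma^{(k)}\ne\tau$. Hence $D_r(\sigma,\tau)\ge r$.
\end{proof}

\subsection*{The space}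
Fix $r$, let $\sigma_0=\{1,\dots,r\}$, and let $L_r$ be the set of functions $F\colon[\mathbb N]^r\to\mathbb R$ that are $1$-Lipschitz for $q_r$ and vanish at $\sigma_0$. Let $Z_r$ be the vector space $\ell_1([\mathbb N]^r\setminus\{\sigma_0\})$ with
\[
\|\mu\|_r=\sup_{F\in L_r}\Big|\sum_\sigma\mu(\sigma)F(\sigma)\Big| .
\]
Every $F\in L_r$ satisfies $|F(\sigma)|\le q_r(\sigma,\sigma_0)\le r$. A function with values $\pm\frac12$ off $\sigma_0$ and value $0$ at $\sigma_0$ belongs to $L_r$, because its values differ by at most $1$; choose its signs to be those of $\mu$. We obtain $\frac12\|\mu\|_{\ell_1}\le\|\mu\|_r\le r\|\mu\|_{\ell_1}$. So $\|\cdot\|_r$ is an equivalent norm, $Z_r$ is isomorphic to $\ell_1$, and $Z_r$ has the Schur property. Let $e_\sigma$ be the unit vector at $\sigma\ne\sigma_0$, and $e_{\sigma_0}=0$. Then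
\[
\|e_\sigma-e_\tau\|_r=\sup_{F\in L_r}|F(\sigma)-F(\tau)|=q_r(\sigma,\tau);
\]
the supremum is at most $q_r(\sigma,\tau)$ by the Lipschitz condition, and $F=q_r(\cdot,\tau)-q_r(\sigma_0,\tau)\in L_r$ attains this value. In particular $\|e_\sigma\|_r\le r$.

Let $Z=\big(\bigoplus_rZ_r\big)_{\ell_1}$ be the Banach space of sequences $z=(z(r))_{r\ge1}$ with $z(r)\in Z_r$ and $\|z\|=\sum_r\|z(r)\|_r<\infty$. It is separable, since each $Z_r$ is, and it contains each $Z_r$ isometrically.

\begin{lemma}\label{lem:schur}
The space $Z$ has the Schur property.
\end{lemma}

\begin{proof}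
Suppose not. After passing to a subsequence we have a weakly null sequence $(z_k)$ with $\|z_k\|\ge\varepsilon>0$ for all $k$. For each $r$ the sequence $(z_k(r))_k$ is weakly null in $Z_r$, hence norm null. Let $P_N$ be the projection of $Z$ onto the coordinates $r\le N$, with $P_0=0$. Then $\|P_Nz_k\|\to0$ as $k\to\infty$ for fixed $N$, and $\|z_k-P_Nz_k\|\to0$ as $N\to\infty$ for fixed $k$. Starting from $N_0=0$, choose $k_1<k_2<\cdots$ and $N_0<N_1<\cdots$ alternately so that $\|P_{N_{j-1}}z_{k_j}\|<\varepsilon/8$ and $\|z_{k_j}-P_{N_j}z_{k_j}\|<\varepsilon/8$. Then $u_j=(P_{N_j}-P_{N_{j-1}})z_{k_j}$ satisfies $\|z_{k_j}-u_j\|<\varepsilon/4$ and $\|u_j\|>3\varepsilon/4$. For $N_{j-1}<r\le N_j$ choose $z_r^*\in B_{Z_r^*}$ with $z_r^*(u_j(r))=\|u_j(r)\|_r$. The functional $z^*(z)=\sum_rz_r^*(z(r))$ has norm at most $1$, and $z^*(u_j)=\|u_j\|$. So $z^*(z_{k_j})\ge\|u_j\|-\varepsilon/4>\varepsilon/2$ for all $j$, which contradicts weak nullity.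
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(4)]
By Lemma~\ref{lem:schur}, $Z$ is a separable Schur space. Let $Y$ be reflexive. For each $r$ we use the scheme $w\equiv1/r$, whose terminal sets form $[\mathbb N]^r$ and whose matched pairs are interlaced, so that $\|e_\sigma-e_\tau\|=1$ for matched $\sigma,\tau$.

Suppose that $\varphi\colon B_Z\to Y$ is a uniform embedding; its range is bounded by Lemma~\ref{lem:bounded}. Put $h(\sigma)=\varphi(\frac1re_\sigma)$, which is defined because $\|e_\sigma\|\le r$. For matched pairs $\|\frac1re_\sigma-\frac1re_\tau\|=\frac1r$, so Lemma~\ref{lem:collapse} applies with $\kappa=\omega_\varphi(1/r)$, which is finite since $\varphi$ is bounded. Given $\eta>0$, take $\sigma$ as in that lemma and $\tau=\tau_N$ with $N=\max\sigma$. Then $\|h(\sigma)-h(\tau)\|\le2\kappa+2\eta$, while $\|\frac1re_\sigma-\frac1re_\tau\|=1$ by Lemma~\ref{lem:sep}. Letting $\eta\to0$ gives $0<\rho_\varphi(1)\le2\omega_\varphi(1/r)$ for all $r$, and the right side tends to $0$, a contradiction.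

Suppose that $\varphi\colon Z\to Y$ is a coarse embedding, and put $h(\sigma)=\varphi(e_\sigma)$ for $\sigma\in[\mathbb N]^r$. The range of $h$ is bounded, as $\|h(\sigma)-\varphi(0)\|\le\omega_\varphi(r)<\infty$. Lemma~\ref{lem:collapse} applies with $\kappa=\omega_\varphi(1)$ and gives, for each $\eta>0$, sets $\sigma,\tau$ with $\max\sigma<\min\tau$ and $\|h(\sigma)-h(\tau)\|\le2\omega_\varphi(1)+2\eta$. Now $\|e_\sigma-e_\tau\|=r$ by Lemma~\ref{lem:sep}. Hence $\rho_\varphi(r)\le2\omega_\varphi(1)<\infty$ for all $r$, which contradicts $\rho_\varphi(r)\to\infty$.
\end{proof}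

\begin{thebibliography}{1}

\bibitem{Rosenthal}
Rosenthal, Proc. Nat. Acad. Sci. USA \textbf{71} (1974).

\end{thebibliography}
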